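# Occupation times and domains of attraction: when does the converse hold?

## 1. Zero-mean walks, occupation times and the Darling–Kac condition

Throughout, $F$ is a non-degenerate probability law on the line with zero mean, $X,X_1,X_2,\dots$ are independent with law $F$, and $S_n=X_1+\dots+X_n$, $S_0=0$. We write $F^{n*}$ for the law of $S_n$. In the lattice case we assume that $F$ is supported by the integers and that $1$ is the maximal span. The only consequence used is that the group generated by the support of $F$ is $\mathbb Z$ in the lattice case, and is dense in $\mathbb R$ in the non-lattice case. For example, the simple symmetric walk ($X=\pm1$ with probability $\frac12$ each) is lattice, and standard normal steps are non-lattice.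

Two numbers are fixed: $\alpha\in(1,2]$ and $\beta=(\alpha-1)/\alpha=1-1/\alpha\in(0,\tfrac12]$.

By the Chung–Fuchs theorem a zero-mean walk is recurrent: almost surely it visits every integer (lattice case) or every open interval (non-lattice case), infinitely often.

**Definition (slow and regular variation).** A measurable $L>0$ is slowly varying (at infinity) if $L(\lambda x)/L(x)\to1$ as $x\to\infty$ for each $\lambda>0$. A measurable function $g>0$ defined near $0+$ is in $\mathrm{RV}_\gamma$ if $g(\lambda x)/g(x)\to\lambda^\gamma$ as $x\downarrow0$ for each $\lambda>0$.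

*Example.* $\log x$ is slowly varying. So is $2+\sin\log\log(e+x)$, because $\log\log(e+\lambda x)-\log\log(e+x)\to0$: it oscillates forever, but too slowly for a change of scale to notice. On the other hand $2+\sin\log x$ is not slowly varying, since replacing $x$ by $e^{\pi}x$ turns it into $2-\sin\log x$.

We use standard facts from Bingham–Goldie–Teugels, *Regular Variation*, cited as [BGT]. The convergence in the definition is uniform for $\lambda$ in compact subsets of $(0,\infty)$. *Potter's bounds*: if $g\in\mathrm{RV}_\gamma$ and $\eta>0$, then $g(y)/g(x)\le C\max\{(y/x)^{\gamma+\eta},(y/x)^{\gamma-\eta}\}$ for all small $x,y$. *Karamata's theorem*: if $\chi\in\mathrm{RV}_\alpha$ with $\alpha>1$, then $\int_0^t\chi\sim t\chi(t)/(1+\alpha)$ as $t\downarrow0$ and $\int_x^\infty\chi(1/y)\,dy\sim x\chi(1/x)/(\alpha-1)$ as $x\to\infty$. *Asymptotic inverses* [BGT, Thm 1.5.12]: if $\rho\in\mathrm{RV}_{1/\alpha}$, there is $\chi\in\mathrm{RV}_\alpha$ with $\rho(\chi(t))\sim t$ and $\chi(\rho(x))\sim x$.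

**Definition (type, stable law, domain of attraction).** Two laws are of the same type if one is the law of $rZ+d$ with $r>0$, $d\in\mathbb R$ and $Z$ distributed by the other. A non-degenerate law $G$ is stable if for each $n$ the sum of $n$ independent copies is of the type of $G$. Its characteristic function then satisfies $-\log|\hat G(t)|=C|t|^{\alpha'}$ for some $C>0$ and an index $\alpha'\in(0,2]$; index $2$ means normal. We say that $F$ is in the domain of attraction of a stable law $F_\alpha$ of index $\alpha$ if there are norming constants $B_n$ with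
$$S_n/B_n\Rightarrow F_\alpha. \tag{1}$$

*Example.* If $\mathbb EX^2=\sigma^2<\infty$, then (1) holds with $\alpha=2$, $B_n=\sqrt n$ and a normal limit.

Two textbook facts will be used. If $(S_n-A_n)/B_n$ converges in law to a non-degenerate $G$, then $G$ is stable. *Convergence of types*: if $b_jZ_j+a_j\Rightarrow G$ and $b_j'Z_j+a_j'\Rightarrow G'$ with $b_j,b_j'>0$ and both limits non-degenerate, then $G$ and $G'$ are of the same type, and $b_j/b_j'$ converges to a limit in $(0,\infty)$.

**Definition (admissible set, occupation time).** An admissible set $I$ is a bounded interval of positive length in the non-lattice case and a non-empty finite set of integers in the lattice case; $|I|$ is its length, respectively its cardinality. The occupation time is $N_n(I)=\#\{k\le n:S_k\in I\}$.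

*Example.* For the simple walk and $I=\{0\}$, $N_n(I)$ counts returns to the origin.

**Definition (Darling–Kac condition of index $\alpha$ for $I$).** There is a slowly varying $L$ with
$$\sum_{j=0}^nF^{j*}(I)\sim|I|\,n^{(\alpha-1)/\alpha}L(n)\qquad(n\to\infty). \tag{2}$$

*Example.* For the simple walk, $\mathbb P(S_{2j}=0)\sim1/\sqrt{\pi j}$, so $\sum_{j\le n}\mathbb P(S_j=0)\sim2\sqrt{n/(2\pi)}=\sqrt{2n/\pi}$. Thus (2) holds for $I=\{0\}$ with $\alpha=2$ and $L=\sqrt{2/\pi}$. For standard normal steps and $I=[0,1]$, $\mathbb P(S_j\in I)\sim1/\sqrt{2\pi j}$, and the sum is again $\sim\sqrt{2n/\pi}$.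

**Definition (Mittag-Leffler law).** $M_\beta$ is the law on $[0,\infty)$ with $\int_0^\infty e^{-sx}\,dM_\beta(x)=\sum_{n\ge0}(-s)^n/\Gamma(1+n\beta)$.

*Example.* $M_{1/2}$ is the law of $\sqrt2\,|Z|$ with $Z$ standard normal. Indeed its $n$th moment should be $n!/\Gamma(1+\frac n2)$, and $\mathbb E(\sqrt2|Z|)^n=2^n\Gamma(\frac{n+1}2)/\sqrt\pi$, which is the same number by the duplication formula $\Gamma(n+1)=2^n\Gamma(\frac{n+1}2)\Gamma(\frac n2+1)/\sqrt\pi$.

## 2. From occupation times back to the step law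

Three results are taken as known, for $\alpha\in(1,2]$ and an admissible $I$.

(i) (Darling and Kac) If (2) holds for $I$, then
$$N_n(I)/\{|I|n^{(\alpha-1)/\alpha}L(n)\}\ \text{ converges in distribution to a constant positive multiple of } M_\beta. \tag{3}$$
Conversely, if $N_n(I)/C_n$ converges in distribution, for some constants $C_n>0$, to a constant positive multiple of $M_\beta$, then (2) holds for $I$.

(ii) If $F$ is in the domain of attraction of a stable law of index $\alpha$, then (2) holds for every admissible $I$, with $L$ not depending on $I$.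

(iii) (Kesten) If $F$ is symmetric, then (2) holds if and only if $F$ is in the domain of attraction of a stable law of index $\alpha$.

So (1), the central limit theorem for $S_n$, implies (3), the central limit theorem for $N_n(I)$. The question, raised by Kesten and by Bretagnolle and Dacunha-Castelle, is the converse: *if (2) holds for some admissible $I$, and $F$ is any zero-mean law as above, must $F$ be in the domain of attraction of a stable law of index $\alpha$?* The answer depends on whether $\alpha=2$.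

**Theorem 1.** For every $\alpha\in(1,2)$ there is a zero-mean $F$ (lattice, and also non-lattice) for which (2), hence (3), holds for every admissible $I$, but for which $(S_n-A_n)/B_n$ converges to a non-degenerate law for no constants $A_n\in\mathbb R$, $B_n>0$. In particular $F$ is not in the domain of attraction of any stable law.

**Theorem 2.** If (2) holds with $\alpha=2$ for some admissible $I$, then $F$ is in the domain of attraction of the normal law. (So for $\alpha=2$, by (ii), (2) $\iff$ (1).)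

Sections 9–11 add a characterization of (2) (Theorem 3), counterexamples with $L$ constant (Theorem 4), and cases where the converse survives for $\alpha<2$ (Corollary 5).

## 3. The occupation function as an integral of $1/(\theta+\psi)$

Let $\varphi(t)=\mathbb Ee^{itX}$ and
$$\psi=1-\varphi=a+ib,\qquad a=\mathrm{Re}\,\psi\ge0,\qquad q=|\psi|.$$
If $\varphi(t)=1$ with $t\ne0$, then $X\in(2\pi/t)\mathbb Z$ a.s. This is impossible in the non-lattice case and forces $t\in2\pi\mathbb Z$ in the lattice case. So $\varphi(t)\neq1$ for $0<|t|\le1$. Since $|\theta+\psi|^2=\theta^2+2\theta a+q^2$ and $a\ge0$, for $\theta>0$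
$$\theta^2+q^2\le|\theta+\psi|^2\le(\theta+q)^2,\qquad \mathrm{Re}\,\frac1{\theta+\psi}=\frac{\theta+a}{|\theta+\psi|^2}\ge\frac\theta{(\theta+q)^2}. \tag{4}$$
These inequalities hold for any complex number $\psi$ with $\mathrm{Re}\,\psi\ge0$.

The letters $C,c$ denote positive constants that may change from line to line, and $|A|$ denotes the Lebesgue measure of $A\subset\mathbb R$.

Put $k(t)=\frac1{2\pi}(1-|t|)^+$ and $f(x)=\int k(t)e^{itx}\,dt=\frac1{2\pi}\big(\frac{\sin(x/2)}{x/2}\big)^2\ge0$. Let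
$$u_\theta(dx)=\sum_{n\ge0}(1+\theta)^{-n-1}\,\mathbb P(S_n\in dx),\qquad \theta>0,$$
the occupation measure with geometric discounting, and
$$W(\theta)=\int f\,du_\theta=\sum_{n\ge0}(1+\theta)^{-n-1}\mathbb Ef(S_n)=\int_{-1}^1k(t)\,\mathrm{Re}\,\frac1{\theta+\psi(t)}\,dt. \tag{5}$$
The last equality holds because $\mathbb Ef(S_n)=\int k\varphi^n$, $\sum_n(1+\theta)^{-n-1}\varphi^n=1/(\theta+\psi)$, and $k$ is even while $\psi(-t)=\overline{\psi(t)}$. As a sum of positive multiples of $(1+\theta)^{-n-1}$, $W$ is nonincreasing, and so is $-W'$.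

**Lemma 1.** For every admissible $I$, $u_\theta(I)\sim|I|\,W(\theta)$ as $\theta\downarrow0$, and $W(\theta)\to\infty$. Consequently (2) holds for $I$ with $L$ if and only if
$$W(\theta)\sim\Gamma(1+\beta)\,\theta^{-\beta}L(1/\theta)\qquad(\theta\downarrow0). \tag{6}$$
In particular (2) for one $I$ implies (2) for all, with the same $L$.

*Proof in the lattice case.* Let $T_x$ be the hitting time of $x$ (time $0$ included). The strong Markov property gives $u_\theta\{x\}=\mathbb E(1+\theta)^{-T_x}\,u_\theta\{0\}\le u_\theta\{0\}$, and $\mathbb E(1+\theta)^{-T_x}\to\mathbb P(T_x<\infty)=1$. So $u_\theta(I)\sim|I|\,u_\theta\{0\}$. Since $f(x)=O(1/(1+x^2))$, dominated convergence gives $W(\theta)=\sum_nf(n)u_\theta\{n\}\sim u_\theta\{0\}\sum_{n\in\mathbb Z}f(n)$. Here $f(n)=\int_{-\pi}^{\pi}k(t)e^{int}dt$ are, up to the factor $2\pi$, the Fourier coefficients of the continuous function $k$ on $[-\pi,\pi]$, and they are summable, so $\sum_nf(n)=2\pi k(0)=1$. Finally $u_\theta\{0\}\to\sum_n\mathbb P(S_n=0)=\infty$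 by recurrence.

*Proof in the non-lattice case.* The plan is to normalize $u_\theta$ and show that the only possible limit is a multiple of Lebesgue measure.

Let $x_0$ be the midpoint of $I$, $\varepsilon=|I|/8$, and $T$ the hitting time of $(x_0-\varepsilon,x_0+\varepsilon)$, which is a.s. finite. At time $T$ we have $S_T+[-2\varepsilon,2\varepsilon]\subset(x_0-3\varepsilon,x_0+3\varepsilon)\subset I$, so $u_\theta(I)\ge\mathbb E(1+\theta)^{-T}\,u_\theta[-2\varepsilon,2\varepsilon]$, and $\mathbb E(1+\theta)^{-T}\to1$. If $J$ is an interval of length $\le2\varepsilon$, then decomposing at the first entrance into $J$, at a point $y$ say, and using $J\subset y+[-2\varepsilon,2\varepsilon]$, we get $u_\theta(J)\le u_\theta[-2\varepsilon,2\varepsilon]$. Hence $\lambda_\theta:=u_\theta/u_\theta(I)$ satisfies $\lambda_\theta(J)\le C$ for all unit intervals $J$ and all small $\theta$. Also $u_\theta(I)\to\infty$ by recurrence.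

So $\{\lambda_\theta\}$ is vaguely precompact. Let $\lambda$ be a vague limit along a sequence $\theta\to0$. From the definition, $(1+\theta)u_\theta=\delta_0+u_\theta*F$. Hence for continuous $g$ with support in $[-M,M]$, writing $Qg(x)=\int g(x+y)F(dy)$,
$$(1+\theta)\lambda_\theta(g)=\frac{g(0)}{u_\theta(I)}+\lambda_\theta(Qg).$$
The function $Qg$ is continuous, and
$$\sum_{m\in\mathbb Z}\sup_{[m,m+1]}|Qg|\le\|g\|_\infty\sum_m\mathbb P(X\in[-M-m-1,M-m])<\infty,$$
because each point lies in at most $2M+2$ of these intervals. As unit intervals have $\lambda_\theta$-mass at most $C$, the part of $\lambda_\theta(Qg)$ outside a large compact set is small uniformly in $\theta$, and we may pass to the limit: $\lambda(g)=\lambda(Qg)$. Put $G(x)=\int g(z+x)\lambda(dz)$. Then $G$ is bounded and continuous, and applying the last identity to $g(\cdot+x)$, with Fubini, gives $G(x)=\int G(x+y)F(dy)$. By the Choquet–Deny theorem (Choquet–Deny 1960; Feller, *Introduction to Probability Theory*, vol. II, Ch. XI),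 a bounded continuous solution of this equation is constant when the support of $F$ generates a dense group. So $G$ is constant for every $g$; that is, $\lambda$ is translation invariant and hence a multiple of Lebesgue measure. Then $\partial I$ is $\lambda$-null, so $\lambda(I)=\lim\lambda_\theta(I)=1$ and the multiple is $1/|I|$. All limits coincide, so $\lambda_\theta\to|I|^{-1}\cdot$Lebesgue vaguely. Since $f(x)=O(1/(1+x^2))$ and $\lambda_\theta$ of unit intervals is bounded, $W(\theta)/u_\theta(I)=\lambda_\theta(f)\to|I|^{-1}\int f=|I|^{-1}\,2\pi k(0)=1/|I|$.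

*The equivalence with (6).* With $s=1/(1+\theta)$ we have $u_\theta(I)=s\sum_ns^n\,\mathbb P(S_n\in I)$ and $1-s\sim\theta$. Karamata's Tauberian theorem for power series with nonnegative coefficients [BGT, Cor. 1.7.3] says that (2) is equivalent to $\sum_ns^n\mathbb P(S_n\in I)\sim|I|\,\Gamma(1+\beta)(1-s)^{-\beta}L(1/(1-s))$, i.e. to $u_\theta(I)\sim|I|\Gamma(1+\beta)\theta^{-\beta}L(1/\theta)$, i.e. to (6). $\square$

*Check on the simple walk.* Here $\sum_ns^n\mathbb P(S_n=0)=(1-s^2)^{-1/2}$, so $u_\theta\{0\}=(2\theta+\theta^2)^{-1/2}\sim(2\theta)^{-1/2}$. Formula (6) predicts $\Gamma(\frac32)\theta^{-1/2}\sqrt{2/\pi}=\frac{\sqrt\pi}2\sqrt{2/\pi}\,\theta^{-1/2}=(2\theta)^{-1/2}$, as it should.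

From now on the problem is analytic: does regular variation of the scalar function $W$ in (5) control the complex function $\psi$?

## 4. What the occupation function sees of a power exponent

**Pure powers by hand.** For $\mathrm{Re}\,z>0$ put $\psi_z(s)=zs^\alpha$ for $s>0$ and $\psi_z(-s)=\overline{\psi_z(s)}$. The identity $\int_0^\infty\frac{dv}{1+zv^\alpha}=\frac{\pi}{\alpha\sin(\pi/\alpha)}z^{-1/\alpha}$ holds for $z>0$ by substitution, and both sides are analytic in $\mathrm{Re}\,z>0$, so it holds there. Substituting $s=\mu^{1/\alpha}v$,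
$$\frac1{2\pi}\int_{-\infty}^\infty\mathrm{Re}\,\frac{ds}{\mu+\psi_z(s)}=\frac{\mathrm{Re}\,z^{-1/\alpha}}{\alpha\sin(\pi/\alpha)}\,\mu^{-\beta}\qquad(\mu>0). \tag{7}$$

**A first approach.** Suppose that on a natural scale $\chi$ the functions $\psi(\tau s)/\chi(\tau)$ converge, along some sequence $\tau\to0$, to a function $\psi_*(s)$. Passing to the limit formally in (5), condition (6) should turn into
$$\frac1{2\pi}\int_{-\infty}^\infty\mathrm{Re}\,\frac{ds}{\mu+\psi_*(s)}=\mu^{-\beta}\qquad(\mu>0), \tag{8}$$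
once $\chi$ is normalized suitably; Section 7 makes this rigorous. The sensible plan is to solve (8) for $\psi_*$. When $F$ is symmetric this starts well: $\psi_*\ge0$ is real, and if $\nu$ is the image of Lebesgue measure under $\psi_*$, then (8) reads $\int\nu(dx)/(\mu+x)=2\pi\mu^{-\beta}$. Since $\int_0^\infty\frac{x^{1/\alpha-1}}{\mu+x}dx=\frac{\pi}{\sin(\pi/\alpha)}\mu^{-\beta}$ and a Stieltjes transform determines its measure, $|\{s:\psi_*(s)\le x\}|=2\alpha\sin(\pi/\alpha)\,x^{1/\alpha}$ exactly.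

Without symmetry the plan stops at this point. The integrand in (8) is the real part of a transform of a measure on a half-plane, and the real part does not determine that measure. Formula (7) makes the loss explicit: $\psi_z$ solves (8) if and only if $\mathrm{Re}\,z^{-1/\alpha}=\alpha\sin(\pi/\alpha)$, which is a curve of values $z$, not a single one. For $\alpha<2$ many of these are exponents of stable laws. With
$$h(y)=1-e^{iy}+iy,\qquad \Lambda_1=\int_0^\infty\frac{1-\cos y}{y^{1+\alpha}}dy>0,\qquad \Lambda_2=\int_0^\infty\frac{y-\sin y}{y^{1+\alpha}}dy>0,$$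
the jump intensities $c(1\pm\frac\kappa2)y^{-1-\alpha}$ on the two half-lines give, for $t>0$,
$$c\int_0^\infty\Big[h(ty)\big(1+\tfrac\kappa2\big)+\overline{h(ty)}\big(1-\tfrac\kappa2\big)\Big]\frac{dy}{y^{1+\alpha}}=ct^\alpha(2\Lambda_1+i\kappa\Lambda_2),\qquad|\kappa|<2,$$
and for each $\kappa$ exactly one $c>0$ satisfies the condition on $z$. So (8) alone cannot force a single limit, and nothing so far prevents different skewness parameters $\kappa$ from appearing along different sequences $\tau\to0$. For $\alpha<2$ we make this happen in Section 5. For $\alpha=2$ there is no skewed stable law, and Sections 6–8 turn this into a proof.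

## 5. Skewness drifting on the $\log\log$ scale: $1<\alpha<2$

Let $1<\alpha<2$. Since $|h(y)|\le y^2/2$ and $|h(y)|\le2|y|$, we have $|h(y)|\le2\min(y^2,|y|)$; as $1<\alpha<2$, $\int_0^\infty|h(y)|y^{-1-\alpha}dy<\infty$. The next lemma produces laws whose exponent is prescribed to leading order.

**Lemma 2.** Let $g_\pm:(0,\infty)\to[c_1,c_2]$, $0<c_1<c_2<\infty$, be such that $u\mapsto g_\pm(e^u)$ is uniformly continuous. There are $c_F>0$ and a zero-mean integer-valued law $F$ with positive mass at every integer and $\mathbb P(X=\pm n)=c_F\,g_\pm(n)n^{-1-\alpha}$ for $n\ge2$. For it, $\psi(t)=\psi_0(t)+o(|t|^\alpha)$ as $t\to0$, where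
$$\psi_0(t)=c_F\,t^\alpha\int_0^\infty\big[h(y)g_+(y/t)+\overline{h(y)}\,g_-(y/t)\big]\frac{dy}{y^{1+\alpha}}\quad(t>0),\qquad\psi_0(-t)=\overline{\psi_0(t)}, \tag{9}$$
and
$$W(\theta)=\frac1{2\pi}\int_{-\infty}^\infty\mathrm{Re}\,\frac{dt}{\theta+\psi_0(t)}+o(\theta^{-\beta}),\qquad\theta\downarrow0. \tag{10}$$
The same holds for the non-lattice law of $X+Y$, with $Y$ uniform on $[-1,1]$ independent of $X$.

*Proof.* **Step 1: the law.** We fix the masses near $0$ to get total mass one and mean zero. Let $m_0=\sum_{n\ge2}(g_++g_-)(n)n^{-1-\alpha}$ and $m_1=\sum_{n\ge2}(g_+-g_-)(n)n^{-\alpha}$, and put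
$$\mathbb P(X=\pm1)=\tfrac14\mp\tfrac{c_Fm_1}2,\qquad\mathbb P(X=0)=\tfrac12-c_Fm_0,$$
with $c_F$ so small that these are positive. The total is $\frac12+\frac12-c_Fm_0+c_Fm_0=1$, and the mean is $-c_Fm_1+c_Fm_1=0$.

**Step 2: the exponent.** We compare a sum with an integral. As $\mathbb EX=0$, $\psi(t)=\mathbb E\,h(tX)$; the terms with $|X|\le1$ contribute $O(t^2)=o(|t|^\alpha)$, and so does the term $n=1$ added in the next sum. For $t>0$ put $y_t=t\lceil y/t\rceil\in[y,y+t)$, which equals $nt$ on $((n-1)t,nt]$. Then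
$$t^{-\alpha}\sum_{n\ge1}h(tn)g_+(n)n^{-1-\alpha}=\int_0^\infty h(y_t)\,y_t^{-1-\alpha}\,g_+(y_t/t)\,dy.$$
For fixed $y$, $y_t\to y$, and $g_+(y_t/t)-g_+(y/t)\to0$ by uniform continuity, since $\log(y_t/t)-\log(y/t)=\log(y_t/y)\to0$. The integrands are bounded by $C\min(y_t^{1-\alpha},y_t^{-\alpha})\le C\min(y^{1-\alpha},y^{-\alpha})$, which is integrable. By dominated convergence the integral differs from $\int_0^\infty h(y)y^{-1-\alpha}g_+(y/t)dy$ by $o(1)$. The negative side is the same with $h(-tn)=\overline{h(tn)}$. This gives $\psi=\psi_0+o(|t|^\alpha)$. For $X+Y$ the exponent is $1-\varphi\varphi_Y=\psi+\varphi(1-\varphi_Y)=\psi+O(t^2)$.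

**Step 3: the occupation function.** We replace $\psi$ by $\psi_0$ and $k$ by $k(0)$ in (5). We have $\mathrm{Re}\,\psi_0(t)\ge2c_Fc_1\Lambda_1|t|^\alpha$ and $|\psi_0(t)|\le C|t|^\alpha$. Hence $q(t)\ge c|t|^\alpha$ near $0$, and $q$ is bounded below on $\eta\le|t|\le1$ for each $\eta>0$. Let $\varepsilon(\eta)=\sup_{0<|t|\le\eta}|t|^{-\alpha}|\psi-\psi_0|\to0$. By (4), $|\theta+\psi|\ge(\theta+q)/\sqrt2$, and likewise for $\psi_0$. So for $|t|\le\eta$, $\eta$ small,
$$\Big|\frac1{\theta+\psi}-\frac1{\theta+\psi_0}\Big|\le\frac{C\varepsilon(\eta)|t|^\alpha}{(\theta+|t|^\alpha)^2}\le\frac{C\varepsilon(\eta)}{\theta+|t|^\alpha},$$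
whose integral is at most $C\varepsilon(\eta)\theta^{-\beta}$ (substitute $t=\theta^{1/\alpha}v$ and use $1/\alpha-1=-\beta$). The range $\eta<|t|\le1$ contributes at most $\int k/q=O_\eta(1)$ to $W$, and $|t|>\eta$ contributes at most $\int_{|t|>\eta}C|t|^{-\alpha}dt=O_\eta(1)$ to the integral in (10), as $\alpha>1$. Replacing $k(t)$ by $k(0)=\frac1{2\pi}$ costs at most $\int_{|t|\le1}C|t|\,|\psi_0|^{-1}dt\le C\int_{|t|\le1}|t|^{1-\alpha}dt<\infty$, as $\alpha<2$. So the difference in (10) is at most $C\varepsilon(\eta)\theta^{-\beta}+O_\eta(1)$. Let $\theta\to0$, then $\eta\to0$. The argument used only $\psi=\psi_0+o(|t|^\alpha)$ and $\varphi\ne1$ on $0<|t|\le1$, so it covers $X+Y$, whose law is non-lattice because it has a density. $\square$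

*Proof of Theorem 1.* **Step 1: the law.** We let the skewness drift so slowly that each scale sees a constant. Take $g_\pm(x)=1\pm\frac12\sin\log\log(e+x)$ in Lemma 2. The function $u\mapsto\log\log(e+e^u)$ has derivative $\frac{e^u}{(e+e^u)\log(e+e^u)}\in[0,1]$, so uniform continuity holds. This derivative tends to $0$ as $u\to\infty$. With $\kappa(t)=\sin\log\log(e+1/t)$ it follows that for fixed $y>0$, as $t\downarrow0$,
$$g_\pm(y/t)=1\pm\tfrac12\kappa(t)+o(1),\qquad \kappa(yt)-\kappa(t)\to0.$$
In (9), $h+\overline h=2\,\mathrm{Re}\,h$ and $\frac\kappa2(h-\overline h)=i\kappa\,\mathrm{Im}\,h$, so dominated convergence gives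
$$\psi_0(t)=c_F\,t^\alpha\big[2\Lambda_1+i\Lambda_2\kappa(t)+o(1)\big],\qquad t\downarrow0. \tag{11}$$

**Step 2: condition (2) holds.** We show that the drift enters $W$ only through a slowly varying factor. Substituting $t=\theta^{1/\alpha}s$,
$$\frac1{2\pi}\int\mathrm{Re}\,\frac{dt}{\theta+\psi_0(t)}=\frac{\theta^{-\beta}}\pi\int_0^\infty\mathrm{Re}\,\frac{ds}{1+\theta^{-1}\psi_0(\theta^{1/\alpha}s)}.$$
For fixed $s>0$, $\theta^{-1}\psi_0(\theta^{1/\alpha}s)=c_Fs^\alpha[2\Lambda_1+i\Lambda_2\kappa(\theta^{1/\alpha})+o(1)]$. The function $z\mapsto1/(1+z)$ is Lipschitz on $\mathrm{Re}\,z\ge0$, and all integrands are dominated by $C/(1+s^\alpha)$. So with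
$$H(\kappa)=\frac1\pi\int_0^\infty\mathrm{Re}\,\frac{ds}{1+c_Fs^\alpha(2\Lambda_1+i\Lambda_2\kappa)},$$
which is continuous and positive on $[-1,1]$, Lemma 2 gives $W(\theta)=\theta^{-\beta}[H(\kappa(\theta^{1/\alpha}))+o(1)]$. The function $y\mapsto H(\sin\log\log(e+y^{1/\alpha}))$ is bounded away from $0$ and $\infty$. It is slowly varying, because replacing $y$ by $\lambda y$ changes $\log\log(e+y^{1/\alpha})$ by $o(1)$ and $H\circ\sin$ is uniformly continuous. Hence (6) holds, and (2) holds for all $I$ by Lemma 1.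

**Step 3: no limit law.** We exhibit two subsequences with limits of different types. For $\kappa\in\{0,1\}$ choose $\tau_j\to0$ with $\kappa(\tau_j)=\kappa$ and put $n_j=\lfloor\tau_j^{-\alpha}\rfloor$. By (11), $\psi=\psi_0+o(|t|^\alpha)$ and $\kappa(\tau_js)\to\kappa$ for $s>0$, we get $n_j\psi(\tau_js)\to c_F|s|^\alpha(2\Lambda_1+i\kappa\Lambda_2\,\mathrm{sgn}\,s)$ for all real $s$. Hence $\varphi(\tau_js)^{n_j}=(1-\psi(\tau_js))^{n_j}$ converges, and $\tau_jS_{n_j}\Rightarrow G_\kappa$ with characteristic function $\exp\{-c_F|s|^\alpha(2\Lambda_1+i\kappa\Lambda_2\,\mathrm{sgn}\,s)\}$. If $(S_n-A_n)/B_n$ converged to a non-degenerate law $G$, then by convergence of types both $G_0$ and $G_1$ would be of the type of $G$. So for some $r>0$, $d\in\mathbb R$,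
$$|s|^\alpha(2\Lambda_1+i\Lambda_2\,\mathrm{sgn}\,s)=2\Lambda_1r^\alpha|s|^\alpha+ids\qquad\text{for all }s.$$
The imaginary parts give $\Lambda_2|s|^\alpha\,\mathrm{sgn}\,s=ds$, which is impossible since $\alpha\ne1$ and $\Lambda_2>0$. The non-lattice law $X+Y$ has the same $\psi_0$, and the same argument applies. $\square$

## 6. From the occupation function to pointwise bounds on $|1-\varphi|$

Let $1<\alpha\le2$ and assume (2) for some $I$. By (6), $W\in\mathrm{RV}_{-\beta}$, so $\rho(x):=xW(x)\in\mathrm{RV}_{1/\alpha}$. Since $W$ is nonincreasing,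
$$\rho(y)\le(y/x)\,\rho(x)\qquad(y\ge x). \tag{12}$$
To use (8) we need compactness of the rescaled exponents, hence two-sided bounds for $q=|1-\varphi|$. The integral (5) gives easy access only to the *measure* of the set where $q\le x$; a priori this set could be thin and scattered. The way out is that $\sqrt q$ is subadditive, so sums of points of this set have controlled $q$, while sumsets of a scattered set grow fast.

**Definition (sumset).** $NA=\{a_1+\dots+a_N:a_i\in A\}$ for $A\subset\mathbb R$ (or $A$ in a circle).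

*Example.* If $A=[0,1]$, then $|NA|=N$. If $A=[0,1]\cup\{\ell\}$ with $\ell>N$, then $NA$ is the disjoint union of the sets $[j\ell,j\ell+N-j]$, $0\le j\le N$, and $|NA|=N(N+1)/2$. One far-away point makes the growth quadratic.

**Step 0: $\sqrt q$ is subadditive.** This step links sublevel sets of $q$ at different heights. By Cauchy–Schwarz,
$$|\varphi(s+t)-\varphi(s)\varphi(t)|=\big|\mathbb E(e^{isX}-\varphi(s))(e^{itX}-\varphi(t))\big|\le\sqrt{(1-|\varphi(s)|^2)(1-|\varphi(t)|^2)}\le2\sqrt{q(s)q(t)},$$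
using $1-|\varphi|^2\le2(1-|\varphi|)\le2q$. Also $|1-\varphi(s)\varphi(t)|\le|1-\varphi(s)|+|\varphi(s)||1-\varphi(t)|\le q(s)+q(t)$. Adding,
$$\sqrt{q(s+t)}\le\sqrt{q(s)}+\sqrt{q(t)}\qquad(s,t\in\mathbb R). \tag{13}$$

Let $E_x=\{|t|\le1:q(t)\le x\}$, which is compact, symmetric and contains a neighborhood of $0$. Let $e(x)=|E_x|>0$ and $m(x)=\max E_x>0$. Since $q$ is continuous and positive on $0<|t|\le1$, $m(x)\to0$ as $x\to0$.

**Step 1: $e(x)\le16\pi\rho(x)$ for $x\le x_1$.** This bounds the measure of the sublevel sets from above. Choose $x_1$ with $m(x_1)\le\frac12$. On $[-\frac12,\frac12]$ we have $k\ge\frac1{4\pi}$, so by (4), $W(x)\ge\frac1{4\pi}\int_{E_x}\frac{x}{(x+q)^2}dt\ge\frac1{4\pi}\,e(x)\,\frac{x}{(2x)^2}=\frac{e(x)}{16\pi x}$.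

**Step 2: $e(x)\ge c\rho(x)$ for small $x$.** This is the matching lower bound; the trick is to use $W'$, whose kernel decays faster. Since $-W'$ is nonincreasing, $-\theta W'(\theta)\ge W(\theta)-W(2\theta)\sim(1-2^{-\beta})W(\theta)$. So $-W'(\theta)\ge c_\beta W(\theta)/\theta$ for small $\theta$, with $c_\beta=\frac12(1-2^{-\beta})>0$. On the other hand, differentiating (5) under the integral and using (4),
$$-W'(\theta)=\int k\,\mathrm{Re}\,(\theta+\psi)^{-2}dt\le\frac1{2\pi}\int_{-1}^1\frac{dt}{\theta^2+q^2}.$$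
Fix $K>1$ and split $[-1,1]$ into $\{q\le K\theta\}$, the shells $\{2^jK\theta<q\le2^{j+1}K\theta\}$ with $j\ge0$ and $2^{j+1}K\theta\le x_1$, and the rest, where $q>x_1/2$ when $\theta$ is small. The first part contributes at most $e(K\theta)/\theta^2$ to the integral. By Step 1 and (12), $e(2^{j+1}K\theta)\le16\pi\,2^{j+1}K\rho(\theta)$, so the shells contribute at most
$$\sum_{j\ge0}16\pi\,2^{j+1}K\rho(\theta)\,(2^jK\theta)^{-2}=\frac{64\pi}K\,\frac{\rho(\theta)}{\theta^2}=\frac{64\pi}K\,\frac{W(\theta)}\theta.$$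
The rest contributes at most $2(x_1/2)^{-2}=8/x_1^2$. Hence
$$c_\beta\frac{W(\theta)}\theta\le\frac1{2\pi}\Big[\frac{e(K\theta)}{\theta^2}+\frac{64\pi}K\,\frac{W(\theta)}\theta+\frac8{x_1^2}\Big].$$
Take $K$ with $32/K\le c_\beta/4$. As $W(\theta)/\theta\to\infty$, the last term is at most $\frac{c_\beta}4W(\theta)/\theta$ for small $\theta$. So $\frac1{2\pi}e(K\theta)/\theta^2\ge\frac{c_\beta}2W(\theta)/\theta$, that is, $e(K\theta)\ge\pi c_\beta\,\theta W(\theta)=\pi c_\beta\,\rho(\theta)\ge(\pi c_\beta/K)\,\rho(K\theta)$ by (12).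

**Step 3: $2m(x)<N e(x)$ for a fixed integer $N$ and all small $x$.** This says that $E_x$ fills a fixed proportion of its hull $[-m(x),m(x)]$. It rests on a sumset estimate.

**Lemma 3 (Raikov 1939, Macbeath 1953, Kneser 1956).** For nonempty compact subsets $A',B'$ of a circle of length $\ell$, $|A'+B'|\ge\min(\ell,|A'|+|B'|)$.

*Proof.* By scaling let $\ell=1$. For a prime $p$ let $A_p$ be the set of $i\in\mathbb Z/p\mathbb Z$ such that the arc $[\frac ip,\frac{i+1}p]$ meets $A'$, and define $B_p$ likewise. Then $\#A_p\ge p|A'|$ and $\#B_p\ge p|B'|$, and the Cauchy–Davenport theorem gives $\#(A_p+B_p)\ge\min(p,\#A_p+\#B_p-1)$. If $i\in A_p$, $j\in B_p$ and $n=i+j$, the arc $[\frac np,\frac{n+2}p]$ contains a point of $A'+B'$, so all of $[\frac np,\frac{n+1}p]$ is within distance $2/p$ of $A'+B'$. Hence the closed $2/p$-neighborhood of $A'+B'$ has measure at least $\min(1,|A'|+|B'|-\frac1p)$. As $p\to\infty$ these neighborhoods decrease to the compact set $A'+B'$. $\square$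

**Lemma 4.** If $A\subset[0,\ell]$ is compact with $0,\ell\in A$, then $|NA|\ge\sum_{j=1}^N\min(\ell,j|A|)$.

*Proof.* Let $\pi:\mathbb R\to\mathbb R/\ell\mathbb Z$ be the projection and $\nu_B(z)=\#(B\cap\pi^{-1}(z))$, so that $|B|=\int\nu_B$ for compact $B$. For $j\ge2$ we claim $\nu_{jA}\ge\nu_{(j-1)A}+1_{\pi(jA)}$. If $y_1<\dots<y_r$ with $r\ge1$ are the points of $(j-1)A$ over $z$, then adding $0\in A$ shows $y_1,\dots,y_r\in jA$, and adding $\ell\in A$ shows $y_r+\ell\in jA$; these are $r+1$ distinct points over $z$. If $r=0$ the claim is trivial. Integrating, $|jA|\ge|(j-1)A|+|\pi(jA)|$. Now $\pi(jA)=j\pi(A)$, and repeated use of Lemma 3 gives $|j\pi(A)|\ge\min(\ell,j|\pi(A)|)$, while $|\pi(A)|=|A|$ since only the endpoints of $[0,\ell]$ are identified. Sum over $j$, starting from $|A|=\min(\ell,|A|)$. $\square$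

By (13), a sum of $N$ points of $E_x$ has $\sqrt q\le N\sqrt x$; so $NE_x\subset E_{N^2x}$ as soon as $N\,m(x)\le1$. Hence for $x\le x(N)$, by Steps 1 and 2 and regular variation,
$$|NE_x|\le e(N^2x)\le16\pi\rho(N^2x)\le32\pi N^{2/\alpha}\rho(x)\le C_2N^{2/\alpha}e(x),$$
with $C_2$ independent of $N$. As $2/\alpha<2$, we can fix $N$ with $N(N+1)/2>C_2N^{2/\alpha}$. Suppose $2m(x)\ge N e(x)$ for some $x\le x(N)$. Apply Lemma 4 to $A=E_x+m(x)$ with $\ell=2m(x)$; the endpoints belong to $A$ because $\pm m(x)\in E_x$. For $j\le N$ we have $j|A|\le Ne(x)\le\ell$, so $|NE_x|\ge\frac{N(N+1)}2e(x)>C_2N^{2/\alpha}e(x)$, a contradiction.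

**Step 4: $q\le C_3x$ on $[-m(x),m(x)]$ for small $x$.** Step 3 leaves gaps in $E_x$; here we fill them. Write $m=m(x)$, so $e(x)\ge2m/N$. Let $J=\lceil3N/2\rceil$ and $0<t\le m/J$. The $J+1$ sets $E_x+jt$, $0\le j\le J$, lie in $[-m,2m]$ and have total measure at least $(J+1)2m/N>3m$, so two of them meet. Hence $jt\in E_x-E_x$ for some $1\le j\le J$, and $\sqrt{q(jt)}\le2\sqrt x$ by (13) and symmetry. With $D=J!$, (13) gives $\sqrt{q(Dt)}\le\frac Dj\cdot2\sqrt x\le2D\sqrt x$. As $t$ runs over $(0,m/J]$, $Dt$ covers $(0,Dm/J]\supset(0,m]$. So $C_3=4D^2$ works, by evenness of $q$.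

**Step 5: two-sided bounds for $q$.** We translate the statement about $m(x)$ into one about $q(t)$. Clearly $\frac12e\le m$, so Steps 1–3 give $c\rho(x)\le m(x)\le C\rho(x)$ for small $x$. By definition $q>x$ on $m(x)<|t|\le1$. Let $\chi\in\mathrm{RV}_\alpha$ be an asymptotic inverse of $\rho$. For constants $K_1,K_2$, $m(K_1\chi(t))\ge c\rho(K_1\chi(t))\sim cK_1^{1/\alpha}t$ and $m(\chi(t)/K_2)\le C\rho(\chi(t)/K_2)\sim CK_2^{-1/\alpha}t$. If $K_1,K_2$ are large, then $m(K_1\chi(t))\ge t$ and $m(\chi(t)/K_2)<t$ for small $t$. The first inequality and Step 4 give $q(t)\le C_3K_1\chi(t)$; the second gives $q(t)>\chi(t)/K_2$. So for some $t_0>0$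
$$c\,\chi(|t|)\le|1-\varphi(t)|\le C\,\chi(|t|)\qquad(0<|t|\le t_0). \tag{14}$$

## 7. Limit exponents and the identity (8)

**Definition (zero-mean Lévy exponent).** A function
$$\psi_*(s)=\tfrac12\sigma^2s^2+\int(1-e^{isy}+isy)\,\Pi(dy),\qquad\sigma^2\ge0,\quad\int\min(y^2,|y|)\,\Pi(dy)<\infty, \tag{15}$$
with $\Pi$ a measure on $\mathbb R\setminus\{0\}$. By the Lévy–Khinchine formula there is a Lévy process $Y$ with $\mathbb Ee^{isY_t}=e^{-t\psi_*(s)}$, and it has mean zero.

*Example.* $\sigma=0$, $\Pi=\delta_1$ gives $\psi_*(s)=1-e^{is}+is$, the compensated Poisson process $Y_t=\mathcal N_t-t$ with rate $1$.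

**Step 6: limits of rescaled exponents.** The goal is compactness of $\psi(\tau\,\cdot)/\chi(\tau)$ and the identity (8). Until the last paragraph we use only $\mathbb EX=0$ and (14) for some $\chi\in\mathrm{RV}_\alpha$, $1<\alpha\le2$.

*Moment bounds.* Since $1-\frac{\sin u}u\ge\frac12$ for $|u|\ge2$, $\mathbb P(|X|\ge2/t)\le\mathbb E\,2\big(1-\frac{\sin tX}{tX}\big)=t^{-1}\int_{-t}^t(1-\varphi)\le C\chi(t)$ by (14) and Karamata's theorem. Since $1-\cos u\ge cu^2$ for $|u|\le1$, $a(1/x)\ge cx^{-2}\mathbb E[X^2;|X|\le x]$, and $a\le q$. Finally $\mathbb E[|X|;|X|>x]=x\mathbb P(|X|>x)+\int_x^\infty\mathbb P(|X|>y)dy$, and Karamata's theorem applies as $\alpha>1$. So for large $x$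
$$\mathbb P(|X|>x)\le C\chi(1/x),\qquad\mathbb E[X^2;|X|\le x]\le Cx^2\chi(1/x),\qquad\mathbb E[|X|;|X|>x]\le Cx\chi(1/x). \tag{16}$$

*Compactness.* Put $\Pi_\tau(dy)=\chi(\tau)^{-1}\mathbb P(\tau X\in dy)$ and $M_\tau(dy)=\min(y^2,|y|)\,\Pi_\tau(dy)$. As $\mathbb EX=0$,
$$\psi_\tau(s):=\frac{\psi(\tau s)}{\chi(\tau)}=\int g_s\,dM_\tau,\qquad g_s(y)=\frac{1-e^{isy}+isy}{\min(y^2,|y|)},\quad g_s(0)=\tfrac{s^2}2, \tag{17}$$
and $g_s$ is bounded and continuous. By (16) the total mass of $M_\tau$, which is $\chi(\tau)^{-1}\{\tau^2\mathbb E[X^2;|X|\le1/\tau]+\tau\mathbb E[|X|;|X|>1/\tau]\}$, is bounded for small $\tau$. Moreover, for $R>1$, $M_\tau(|y|>R)=\chi(\tau)^{-1}\tau\,\mathbb E[|X|;|X|>R/\tau]\le CR\,\chi(\tau/R)/\chi(\tau)\to CR^{1-\alpha}$, and $R^{1-\alpha}\to0$ as $R\to\infty$. So every sequence $\tau\to0$ has a subsequence along which $M_\tau\to M$ weakly, with $M$ a finite measure, and $\psi_\tau\to\psi_*$ pointwise, where $\psi_*(s)=\int g_s\,dM$. This is (15) with $\sigma^2=M\{0\}$ and $\Pi(dy)=M(dy)/\min(y^2,|y|)$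 on $y\ne0$. By (14) and regular variation, $c|s|^\alpha\le|\psi_*(s)|\le C|s|^\alpha$. Any pointwise limit point of $\psi_\tau$ as $\tau\downarrow0$ arises in this way.

*The occupation function in the limit.* For $\mu>0$, substituting $t=\tau s$ in (5),
$$\frac{\chi(\tau)}\tau\,W(\mu\chi(\tau))=\int_{|s|\le1/\tau}k(\tau s)\,\mathrm{Re}\,\frac{ds}{\mu+\psi_\tau(s)}\ \longrightarrow\ \frac1{2\pi}\int_{-\infty}^\infty\mathrm{Re}\,\frac{ds}{\mu+\psi_*(s)} \tag{18}$$
along the subsequence. For the limit we use dominated convergence. By (4), $|\mu+\psi_\tau|^{-1}\le\min(1/\mu,1/|\psi_\tau|)$. Choose $\eta>0$ with $\alpha-\eta>1$; after decreasing $t_0$, (14) and Potter's bounds give $|\psi_\tau(s)|\ge c\,\chi(\tau|s|)/\chi(\tau)\ge c|s|^{\alpha-\eta}$ for $1\le|s|\le t_0/\tau$. The remaining range $t_0/\tau\le|s|\le1/\tau$ contributes at most $\frac{\chi(\tau)}\tau\int_{t_0\le|t|\le1}\frac{k}{q}\,dt=O(\chi(\tau)/\tau)\to0$, as $\alpha>1$.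

*The identity.* Now assume (2) and let $\chi$ be as in Step 5. The left side of (18) is $\rho(\mu\chi(\tau))/(\mu\tau)\to\mu^{1/\alpha}/\mu=\mu^{-\beta}$, because $\rho(\chi(\tau))\sim\tau$. Hence *every limit point $\psi_*$ satisfies (8)*.

*Check on the simple walk.* Here $W(\theta)\sim(2\theta)^{-1/2}$, so $\rho(x)\sim\sqrt{x/2}$ and $\chi(t)=2t^2$, while $\psi(t)=1-\cos t\sim t^2/2$. The limit is $\psi_*(s)=s^2/4$, which satisfies (8) by (7): $\frac12(\frac14)^{-1/2}=1$.

## 8. Index two: the Gaussian part is extremal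

*Proof of Theorem 2.* Let $\psi_*$ be a limit point, so that (8) holds with $\beta=\frac12$. The idea is that a Lévy exponent of growth $s^2$ must show its Gaussian part at infinity, that (8) for large $\mu$ reads off $\sigma^2$, and that the Gaussian exponent is then extremal in (8).

**Step 1: behavior at infinity.** We show $\psi_*(s)/s^2\to\sigma^2/2$ as $|s|\to\infty$. For $|s|\ge1$, $|1-e^{isy}+isy|\le\min(s^2y^2/2,2|sy|)$ gives $|g_s(y)|/s^2\le\frac12$ if $|y|\le1$ and $\le2/|s|\le2$ if $|y|>1$. For fixed $y\ne0$, $|g_s(y)|/s^2\le2|y|/(|s|\min(y^2,|y|))\to0$, while $g_s(0)/s^2=\frac12$. Integrate against the finite measure $M$ and use dominated convergence.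

**Step 2: $\sigma>0$.** We exclude a limit without Gaussian part. Suppose $\sigma=0$. Given $\varepsilon>0$ there is $T$ with $|\psi_*(s)|\le\varepsilon s^2$ for $|s|\ge T$. For $T\le|s|\le\sqrt{\mu/\varepsilon}$, $|\psi_*(s)|\le\mu$, so (4) gives $\mathrm{Re}\,(\mu+\psi_*)^{-1}\ge\mu/(2\mu)^2=1/(4\mu)$. The integrand in (8) is nonnegative everywhere, so $\mu^{-1/2}\ge\frac1{2\pi}\cdot\frac2{4\mu}\big(\sqrt{\mu/\varepsilon}-T\big)$. Multiplying by $\sqrt\mu$ and letting $\mu\to\infty$ gives $1\ge1/(4\pi\sqrt\varepsilon)$, which is false for small $\varepsilon$.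

**Step 3: $\sigma^2=\frac12$.** We compute $\sigma$ from (8) at large $\mu$. Put $s=\sqrt\mu\,v$: $1=\frac1{2\pi}\int\mathrm{Re}\,[1+\psi_*(\sqrt\mu v)/\mu]^{-1}dv$. Since $\mathrm{Re}\,\psi_*(s)=\frac{\sigma^2s^2}2+\int(1-\cos sy)\Pi(dy)\ge\frac{\sigma^2s^2}2$ and $\mathrm{Re}\frac1{1+z}\le\frac1{1+\mathrm{Re}\,z}$ for $\mathrm{Re}\,z\ge0$, the integrand is dominated by $(1+\sigma^2v^2/2)^{-1}$, and by Step 1 it converges to it as $\mu\to\infty$. So $1=\frac1{2\pi}\int\frac{dv}{1+\sigma^2v^2/2}=\frac1{2\pi}\cdot\frac{\pi\sqrt2}\sigma=\frac1{\sigma\sqrt2}$.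

**Step 4: $\psi_*(s)=s^2/4$.** We use the equality case. With $\psi_*=a_*+ib_*$,
$$\mathrm{Re}\,\frac1{1+\psi_*}=\frac{1+a_*}{(1+a_*)^2+b_*^2}\le\frac1{1+a_*}\le\frac1{1+\sigma^2s^2/2}.$$
By (8) with $\mu=1$ the integral of the left member is $2\pi$; by Step 3 so is that of the right member. All are continuous, so they are equal for every $s$. Hence $b_*\equiv0$ and $a_*(s)=\sigma^2s^2/2=s^2/4$.

**Step 5: the central limit theorem.** We translate back to $S_n$. All limit points coincide and every sequence has a convergent subsequence, so $\psi(\tau s)/\chi(\tau)\to s^2/4$ as $\tau\to0$. Put $B_n=1/\rho(1/n)\to\infty$, so that $n\chi(1/B_n)=n\chi(\rho(1/n))\to1$. Then $n(1-\varphi(s/B_n))\to s^2/4$ and $\mathbb Ee^{isS_n/B_n}=(1-\psi(s/B_n))^n\to e^{-s^2/4}$. $\square$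

## 9. A necessary and sufficient condition in terms of $1-\varphi$

**Theorem 3.** Let $1<\alpha\le2$. Then (2) holds for one (equivalently every) admissible $I$ if and only if there is $\chi\in\mathrm{RV}_\alpha$ such that (a) $c\chi(|t|)\le|1-\varphi(t)|\le C\chi(|t|)$ near $0$, and (b) every pointwise limit point $\psi_*$ of $\psi(\tau\,\cdot)/\chi(\tau)$ as $\tau\downarrow0$ satisfies (8). Under (2), the family is sequentially precompact, and every limit point is the exponent of a zero-mean Lévy process.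

*Proof.* Necessity, and the last sentence, are Steps 0–6 of Sections 6 and 7. For sufficiency, we may take $\chi$ continuous and strictly increasing near $0$: a function in $\mathrm{RV}_\alpha$ with $\alpha>0$ is asymptotically equivalent to such a function, and the replacement changes neither (a) nor the set of limit points in (b). By (a), everything in Step 6 through (18) applies. Every sequence $\tau\to0$ has a subsequence along which $\frac{\chi(\tau)}\tau W(\mu\chi(\tau))$ converges, for every $\mu>0$, to the left side of (8) for some limit point, and by (b) this equals $\mu^{-\beta}$. So $\frac{\chi(\tau)}\tau W(\mu\chi(\tau))\to\mu^{-\beta}$ as $\tau\to0$, for each $\mu$. Dividing by the case $\mu=1$ and writing $\theta=\chi(\tau)$, which takes all small positive values, $W(\mu\theta)/W(\theta)\to\mu^{-\beta}$ as $\theta\downarrow0$. Thus (6) holds with $L(1/\theta)=\theta^\beta W(\theta)/\Gamma(1+\beta)$, which is slowly varying. Apply Lemma 1. $\square$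

## 10. A log-periodic solution of (8) and counterexamples with $L$ constant

In Theorem 1 the function $L$ oscillates slowly. One may ask for $L$ constant; for this we need a solution of (8), up to a constant factor, that is not a power.

**Definition (semistable).** For these notes, an infinitely divisible law with characteristic function $e^{-\psi_*}$ is semistable of index $\alpha$ if $\psi_*(bs)=b^\alpha\psi_*(s)$ for all $s$ and some $b\in(0,1)$.

*Example.* For $0<\alpha<2$, $\psi_*(s)=\sum_{j\in\mathbb Z}2^{j\alpha}(1-\cos(2^{-j}s))$ converges and satisfies $\psi_*(2s)=2^\alpha\psi_*(s)$, hence the definition holds with $b=\frac12$. Its Lévy measure is carried by the points $\pm2^{-j}$, so the law is not stable.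

**Theorem 4.** For every $\alpha\in(1,2)$ there is a zero-mean $F$ (lattice, and also non-lattice) for which (2) holds for all $I$ with $L$ constant, while $\mathbb P(|X|>x)$ is not regularly varying and some subsequence $S_{n_j}/b_j$ converges to a non-degenerate non-stable (semistable) law. In particular $F$ is in no domain of attraction, even with centering.

*Proof.* The idea is to read (8) backwards. Use $u=\log\psi_*$ as the variable and let $t=e^{\Theta(u)}$ be the inverse function. After a contour shift only $\mathrm{Re}\,e^{\Theta(u)}$ for *real* $u$ matters, so we may perturb $e^{\Theta}$ by an imaginary amount without changing the integral.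

**Step 1: construction of $\psi_*$.** We invert a perturbation of $u\mapsto u/\alpha$. Let $\varepsilon>0$ be small, at least $\varepsilon\cosh5\le\frac18$, and let $\Theta(u)=\frac u\alpha+\log(1+i\varepsilon\sin u)$ on $|\mathrm{Im}\,u|\le5$ (principal logarithm); there $|\sin u|,|\cos u|\le\cosh5$. For $|\mathrm{Im}\,v|\le2$ consider the map $u\mapsto\alpha v-\alpha\log(1+i\varepsilon\sin u)$ on the disc $|u-\alpha v|\le1$, on which $|\mathrm{Im}\,u|\le2\alpha+1\le5$. Since $|\log(1+z)|\le2|z|$ for $|z|\le\frac12$, the image lies within $2\alpha\varepsilon\cosh5\le\frac12$ of $\alpha v$. The derivative is at most $\alpha\cdot\frac18/\frac78\le\frac27$ in modulus. So the map is a contraction of the disc. Its fixed point $u(v)=\alpha v+r(v)$ solves $\Theta(u(v))=v$. The iterates started from $\alpha v$ are analytic in $|\mathrm{Im}\,v|<2$, continuous on $|\mathrm{Im}\,v|\le2$, and converge uniformly; so $r$ has the same properties. Moreover $|r|\le C\varepsilon$ and $|r|\le\frac12$, and $r(v+2\pi/\alpha)=r(v)$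 by uniqueness of the fixed point, since $\sin$ is $2\pi$-periodic. Define
$$\psi_*(t)=e^{u(\log t)}=t^\alpha e^{r(\log t)}\quad(t>0),\qquad\psi_*(-t)=\overline{\psi_*(t)}.$$
Since $|\mathrm{Im}\,r|\le\frac12$ and $|\mathrm{Re}\,r|\le\frac12$, $\mathrm{Re}\,\psi_*(t)\ge c|t|^\alpha$.

**Step 2: exact value of the occupation integral.** We show that $\psi_*$ gives a pure power of $\mu$. Put $t=e^v$, $u=u(v)$, so $t=e^{\Theta(u)}$ and $\psi_*(t)=e^u$. Let $\mathcal C=u(\mathbb R)$, a curve running from $\mathrm{Re}\,u=-\infty$ to $+\infty$ inside $|\mathrm{Im}\,u|\le\frac12$. Then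
$$\int_{-\infty}^\infty\mathrm{Re}\,\frac{dt}{\mu+\psi_*(t)}=2\,\mathrm{Re}\int_{\mathcal C}\frac{(e^{\Theta(u)})'}{\mu+e^u}\,du=2\,\mathrm{Re}\int_{\mathbb R}\frac{(e^{\Theta(u)})'}{\mu+e^u}\,du.$$
The shift to $\mathbb R$ is Cauchy's theorem. Here $e^{\Theta(u)}=e^{u/\alpha}(1+i\varepsilon\sin u)$, and for $|\mathrm{Im}\,u|\le1$ we have $\mathrm{Re}\,e^u>0$, so $|\mu+e^u|\ge\max(\mu,|e^u|)$. The integrand is therefore analytic in the strip, and it is $O(e^{\mathrm{Re}\,u/\alpha})$ as $\mathrm{Re}\,u\to-\infty$ and $O(e^{-\beta\,\mathrm{Re}\,u})$ as $\mathrm{Re}\,u\to+\infty$, so the short vertical connecting segments contribute nothing in the limit. For real $u$, $e^{\Theta(u)}$ has real part $e^{u/\alpha}$, and the denominator is real. With $w=e^u$ the value is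
$$\frac2\alpha\int_0^\infty\frac{w^{1/\alpha-1}\,dw}{\mu+w}=\frac{2\pi}{\alpha\sin(\pi/\alpha)}\,\mu^{-\beta}. \tag{19}$$

**Step 3: $\psi_*$ is a Lévy exponent with log-periodic jump density.** We need $\psi_*$ in the form required by Lemma 2. The function $e^{r(v)}$ has period $2\pi/\alpha$; expand $e^{r(v)}=\sum_kd_ke^{i\alpha kv}$. Since $|e^r-1|\le2|r|\le C\varepsilon$ on $|\mathrm{Im}\,v|\le2$, shifting the line of integration for $d_k$ to $\mathrm{Im}\,v=-2$ ($k>0$) or $\mathrm{Im}\,v=2$ ($k<0$) gives $|d_k|\le C\varepsilon e^{-2\alpha|k|}$ for $k\ne0$, and $|d_0-1|\le C\varepsilon$. So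
$$\psi_*(t)=\sum_kd_kt^{s_k}\quad(t>0),\qquad s_k=\alpha(1+ik).$$

We need one integral: for $1<\mathrm{Re}\,s<2$,
$$\int_0^\infty h(y)y^{-1-s}dy=-\Gamma(-s)e^{-i\pi s/2},\qquad\int_0^\infty\overline{h(y)}\,y^{-1-s}dy=-\Gamma(-s)e^{i\pi s/2}. \tag{20}$$
Indeed, for $\lambda>0$, two integrations by parts give $\int_0^\infty(e^{-\lambda y}-1+\lambda y)y^{-1-s}dy=\frac{\lambda^2}{s(s-1)}\int_0^\infty e^{-\lambda y}y^{1-s}dy=\frac{\Gamma(2-s)}{s(s-1)}\lambda^s=\Gamma(-s)\lambda^s$. Since $|e^{-\lambda y}-1+\lambda y|\le2\min(|\lambda y|^2,|\lambda y|)$ for $\mathrm{Re}\,\lambda\ge0$, the left side is analytic in $\mathrm{Re}\,\lambda>0$ and continuous on $\mathrm{Re}\,\lambda\ge0$, so the formula extends. Take $\lambda=-i$, where $e^{-\lambda y}-1+\lambda y=-h(y)$, and $\lambda=i$, where it is $-\overline{h(y)}$.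

Now put
$$p_k=\frac{i\Gamma(1+s_k)}{2\pi}\big[d_ke^{-i\pi s_k/2}-\overline{d_{-k}}\,e^{i\pi s_k/2}\big],\qquad q_k=\frac{i\Gamma(1+s_k)}{2\pi}\big[\overline{d_{-k}}\,e^{-i\pi s_k/2}-d_ke^{i\pi s_k/2}\big].$$
Since $\overline{s_{-k}}=s_k$, conjugation gives $p_{-k}=\overline{p_k}$ and $q_{-k}=\overline{q_k}$. Because $|\Gamma(1+s_k)|\le\Gamma(1+\alpha)$ and $|e^{\pm i\pi s_k/2}|\le e^{\pi\alpha|k|/2}$ with $\pi/2<2$, we get $\sum_{k\ne0}(|p_k|+|q_k|)\le C\varepsilon$. As $\varepsilon\to0$, $d_0\to1$ and $p_0,q_0\to\frac{i\Gamma(1+\alpha)}{2\pi}\big(e^{-i\pi\alpha/2}-e^{i\pi\alpha/2}\big)=\Gamma(1+\alpha)\sin(\pi\alpha/2)/\pi>0$. So for small $\varepsilon$ the functions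
$$\gamma_+(u)=\sum_kp_ke^{-i\alpha ku},\qquad\gamma_-(u)=\sum_kq_ke^{-i\alpha ku}$$
are real, continuous, $2\pi/\alpha$-periodic, and bounded between positive constants. In the combination $p_ke^{-i\pi s_k/2}+q_ke^{i\pi s_k/2}$ the terms with $\overline{d_{-k}}$ cancel. Using $\Gamma(-s)\Gamma(1+s)=-\pi/\sin\pi s$,
$$-\Gamma(-s_k)\big[p_ke^{-i\pi s_k/2}+q_ke^{i\pi s_k/2}\big]=\frac{i}{2\sin\pi s_k}\,d_k\big(e^{-i\pi s_k}-e^{i\pi s_k}\big)=d_k.$$
Since $\int_0^\infty h(ty)y^{-1-s}dy=t^s\int_0^\infty h(y)y^{-1-s}dy$, and likewise for $\overline h$, we may sum over $k$. The interchange is allowed, as $\sum(|p_k|+|q_k|)<\infty$ and $\int|h(ty)|y^{-1-\alpha}dy<\infty$. For $t>0$ we obtain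
$$\psi_*(t)=\int_0^\infty\big[h(ty)\gamma_+(\log y)+\overline{h(ty)}\,\gamma_-(\log y)\big]\,y^{-1-\alpha}dy. \tag{21}$$

**Step 4: the law $F$ and condition (2).** We feed (21) into Lemma 2 with $g_\pm(x)=\gamma_\pm(\log x)$; uniform continuity holds because $\gamma_\pm$ are continuous and periodic. Substituting $y\to ty$ in (9) and comparing with (21), $\psi_0=c_F\psi_*$. By (10) and (19), $W(\theta)=\frac1{2\pi c_F}\cdot\frac{2\pi}{\alpha\sin(\pi/\alpha)}(\theta/c_F)^{-\beta}+o(\theta^{-\beta})$. So (6), hence (2) for all $I$, holds with $L$ constant. The same applies to the non-lattice law of $X+Y$.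

**Step 5: $\mathrm{Re}\,e^{r}$ is not constant.** This is what makes $\psi_*$ non-stable. From $r=-\alpha\log(1+i\varepsilon\sin(\alpha v+r))$ and $\log(1+i\varepsilon x)=i\varepsilon x+\frac{\varepsilon^2x^2}2+O(\varepsilon^3)$ for bounded $x$, uniformly in real $v$,
$$r=-i\alpha\varepsilon\sin(\alpha v+r)-\tfrac\alpha2\varepsilon^2\sin^2(\alpha v+r)+O(\varepsilon^3),$$
and $\sin(\alpha v+r)=\sin\alpha v+r\cos\alpha v+O(\varepsilon^2)=\sin\alpha v-i\alpha\varepsilon\sin\alpha v\cos\alpha v+O(\varepsilon^2)$. Hence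
$$r=-i\alpha\varepsilon\sin\alpha v-\varepsilon^2\big(\alpha^2\sin\alpha v\cos\alpha v+\tfrac\alpha2\sin^2\alpha v\big)+O(\varepsilon^3).$$
With $e^r=1+r+\frac{r^2}2+O(\varepsilon^3)$ and $r^2=-\alpha^2\varepsilon^2\sin^2\alpha v+O(\varepsilon^3)$,
$$\mathrm{Re}\,e^{r(v)}=1-\varepsilon^2\Big[\alpha^2\sin\alpha v\cos\alpha v+\frac{\alpha+\alpha^2}2\sin^2\alpha v\Big]+O(\varepsilon^3).$$
The bracket is $0$ where $\sin\alpha v=0$ and $\frac{\alpha+\alpha^2}2$ where $\sin\alpha v=1$. So $\mathrm{Re}\,e^{r}$ is not constant for small $\varepsilon$; fix such an $\varepsilon$.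

**Step 6: a non-stable partial limit.** We find the subsequence. Let $\omega=2\pi/\alpha$. By periodicity of $r$, $\psi_*(e^{-\omega}s)=e^{-\alpha\omega}\psi_*(s)$. Put $n_j=\lfloor e^{\alpha\omega j}/c_F\rfloor$. As $\psi=c_F\psi_*+o(|t|^\alpha)$, $n_j\psi(e^{-\omega j}s)\to\psi_*(s)$. So $e^{-\omega j}S_{n_j}$ converges to the law with characteristic function $e^{-\psi_*}$, which is semistable. It is not stable: a stable law has $-\log|\hat G(t)|=C|t|^{\alpha'}$, whereas $\mathrm{Re}\,\psi_*(t)=t^\alpha\,\mathrm{Re}\,e^{r(\log t)}$ for $t>0$ has a bounded, positive, log-periodic factor. Equality with $Ct^{\alpha'}$ would force $\alpha'=\alpha$ and a constant factor, against Step 5. If $(S_n-A_n)/B_n$ converged to a non-degenerate law, that law would be stable and, by convergence of types along $n_j$, of the type of the law with characteristic function $e^{-\psi_*}$, a contradiction.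

**Step 7: the tails.** We show that $\mathbb P(|X|>x)$ is not regularly varying. In the lattice case, with $\gamma=\gamma_++\gamma_-$, $\mathbb P(|X|>x)=c_F\sum_{n>x}\gamma(\log n)n^{-1-\alpha}$ for $x\ge2$. For $z\in[n-1,n]$, $\gamma(\log z)-\gamma(\log n)\to0$ as $n\to\infty$ and $z^{-1-\alpha}-n^{-1-\alpha}=O(n^{-2-\alpha})$; so the sum equals $\int_x^\infty\gamma(\log z)z^{-1-\alpha}dz+o(x^{-\alpha})$, and
$$x^\alpha\,\mathbb P(|X|>x)-c_FG(\log x)\to0,\qquad G(u)=\int_1^\infty\gamma(u+\log y)\,y^{-1-\alpha}dy.$$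
$G$ is continuous, $2\pi/\alpha$-periodic, bounded between positive constants, and the coefficient of $e^{-i\alpha ku}$ in $G$ is $(p_k+q_k)/(\alpha+i\alpha k)$. If $\mathbb P(|X|>x)$ were regularly varying, its index would be $-\alpha$, so $G(u+w)/G(u)\to1$ as $u\to\infty$ for each $w$. By periodicity $G(u+w)=G(u)$ for all $u,w$, so $G$ would be constant. Then $p_k+q_k=0$ for $k\ne0$, so $\gamma$ would be constant, and (21) would give $\mathrm{Re}\,\psi_*(t)=\int_0^\infty(1-\cos ty)\gamma(\log y)y^{-1-\alpha}dy=\mathrm{const}\cdot t^\alpha$, against Step 5. For the non-lattice law, $\mathbb P(|X|>x+1)\le\mathbb P(|X+Y|>x)\le\mathbb P(|X|>x-1)$, and since $G$ is uniformly continuous, $x^\alpha\mathbb P(|X+Y|>x)-c_FG(\log x)\to0$ as well. $\square$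

## 11. One-sided and balanced tails

**Corollary 5.** Let $1<\alpha\le2$, let (2) hold, and suppose $\mathbb P(X>x)/\mathbb P(|X|>x)\to p\in\{0,\frac12,1\}$ as $x\to\infty$. Then $F$ is in the domain of attraction of a stable law of index $\alpha$.

*Proof.* By Theorem 2 we may take $\alpha<2$. Let $\chi$ be as in Step 5 of Section 6, and let $\psi_*$ be a limit point as in Step 6, with associated $\sigma^2$ and $\Pi$; it satisfies (8).

**Case $p=1$** ($p=0$ follows by reflection). The purpose is to show that (8) has only one solution without negative jumps. By (16), for each $y>0$, $\Pi_\tau(-\infty,-y)=o(1)\,\mathbb P(|X|>y/\tau)/\chi(\tau)\to0$. Hence $M_\tau(-R,-y)\le\max(R,R^2)\,\Pi_\tau(-\infty,-y)\to0$ for each $R>y$, so $M(-R,-y)=0$ for all $R>y>0$ and $\Pi(-\infty,0)=0$.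

Let $Y$ be the Lévy process with exponent $\psi_*$. Then $X'=-Y$ has mean zero and no positive jumps, and for $z\ge0$
$$\mathbb Ee^{zX'_1}=e^{\Psi(z)},\qquad\Psi(z)=\tfrac12\sigma^2z^2+\int_0^\infty(e^{-zy}-1+zy)\,\Pi(dy).$$
As $\psi_*\ne0$, $\Psi'(z)=\sigma^2z+\int y(1-e^{-zy})\Pi(dy)>0$ for $z>0$; $\Psi$ is convex with $\Psi(0)=0$, so it is an increasing bijection of $[0,\infty)$. Let $\Phi=\Psi^{-1}$; then $\Phi(0+)=0$. Let $T_x$ be the first passage time of $X'$ above $x>0$. Since there are no positive jumps, $X'_{T_x}=x$, and optional stopping for the martingale $e^{\Phi(\mu)X'_t-\mu t}$, which is bounded up to time $T_x$ and tends to $0$ on $\{T_x=\infty\}$, gives $\mathbb Ee^{-\mu T_x}=e^{-x\Phi(\mu)}$.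

The resolvent measure of a process $Z$ is $\int_0^\infty e^{-\mu t}\,\mathbb P(Z_t\in\cdot)\,dt$. (For Brownian motion, it has a density equal to $\frac1{2\pi}\int\frac{ds}{\mu+s^2/2}=1/\sqrt{2\mu}$ at $0$.) Kendall's identity $t\,\mathbb P(T_x\in dt)\,dx=x\,\mathbb P(X'_t\in dx)\,dt$ (Bertoin, *Lévy Processes*, Ch. VII), multiplied by $e^{-\mu t}$ and integrated in $t$, has left side $-\frac{d}{d\mu}e^{-x\Phi(\mu)}\,dx=x\Phi'(\mu)e^{-x\Phi(\mu)}dx$. So the resolvent measure of $X'$ is $\Phi'(\mu)e^{-x\Phi(\mu)}dx$ on $(0,\infty)$. On the other hand the resolvent measure of $Y$ has Fourier transform $\int_0^\infty e^{-\mu t}e^{-t\psi_*(s)}dt=1/(\mu+\psi_*(s))$, which is integrable since $|\psi_*(s)|\ge c|s|^\alpha$. So it has a continuous density, whose value at $0$ is $\frac1{2\pi}\int\frac{ds}{\mu+\psi_*(s)}$, i.e. the left side of (8); the resolvent density of $X'=-Y$ has the same value at $0$. Letting $x\downarrow0$, $\Phi'(\mu)=\mu^{-\beta}$, so $\Phi(\mu)=\alpha\mu^{1/\alpha}$ and $\Psi(z)=(z/\alpha)^\alpha$.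

The formula for $\Psi$ defines a function analytic in $\mathrm{Re}\,z>0$ and continuous on $\mathrm{Re}\,z\ge0$, and $\psi_*(s)=-\Psi(-is)=-(-is/\alpha)^\alpha$ with the principal branch. So $\psi_*$ is unique, and $\psi_*(\lambda s)=\lambda^\alpha\psi_*(s)$ for $\lambda>0$: it is the exponent of a strictly stable law of index $\alpha$. As in Step 5 of the proof of Theorem 2, $\psi(\tau s)/\chi(\tau)\to\psi_*(s)$, and with $B_n=1/\rho(1/n)$ we get $\mathbb Ee^{isS_n/B_n}\to e^{-\psi_*(s)}$.

**Case $p=\frac12$.** The purpose is to reduce to Kesten's theorem (iii). Now $\Pi_\tau(y,\infty)-\Pi_\tau(-\infty,-y)=o(1)\,\mathbb P(|X|>y/\tau)/\chi(\tau)\to0$ for each $y>0$. Passing to the limit at all $y$ with $\Pi\{y\}=\Pi\{-y\}=0$, every $\Pi$ is symmetric, so $\mathrm{Im}\,\psi_*(s)=\int(sy-\sin sy)\Pi(dy)=0$. Hence every subsequential limit of $b(\tau)/\chi(\tau)$ is $\mathrm{Im}\,\psi_*(1)=0$, that is, $b(t)=o(\chi(|t|))$, and by (14) $c\chi(|t|)\le a(t)\le C\chi(|t|)$ near $0$.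

Let $F_s$ be the symmetric law with characteristic function $\mathrm{Re}\,\varphi$, i.e. the equal mixture of the laws of $X$ and $-X$. Its support generates the same group as that of $F$, it has mean zero, and $1-\mathrm{Re}\,\varphi=a$. Now
$$0\le\frac1{\theta+a}-\mathrm{Re}\,\frac1{\theta+\psi}=\frac{b^2}{(\theta+a)\big((\theta+a)^2+b^2\big)}\le\frac{b^2}{a^2}\cdot\frac1{\theta+a},$$
and $b^2/a^2\to0$ as $t\to0$. On $\eta\le|t|\le1$ the difference is at most $1/a$, which is bounded there because $a=0$ only where $\varphi=1$. Since $W(\theta)\to\infty$, it follows (let $\theta\to0$, then $\eta\to0$) that $\int k/(\theta+a)\,dt\sim W(\theta)$. The left side is the function (5) for $F_s$, so by Lemma 1 $F_s$ satisfies (2). By (iii), $F_s$ is in the domain of attraction of a stable law of index $\alpha$. The limit is symmetric, so for some $B_n>0$ and $C>0$ we have $(1-a(s/B_n))^n\to e^{-C|s|^\alpha}$ locally uniformly, whence $n\,a(s/B_n)\to C|s|^\alpha$ locally uniformly. Here $B_n\to\infty$, and $B_{n+1}/B_n\to1$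 by convergence of types, since a single step divided by $B_n$ is negligible. For small $\tau$ let $n$ be the first index with $B_n\ge1/\tau$; then $B_{n-1}<1/\tau\le B_n$, so $\tau B_n\to1$ and $n\,a(\tau s)=n\,a((\tau B_n)s/B_n)\to C|s|^\alpha$. Therefore $a(\tau s)/a(\tau)\to|s|^\alpha$ as $\tau\to0$.

As $b(\tau s)=o(\chi(\tau|s|))=o(a(\tau))$ for fixed $s$, also $\psi(\tau s)/a(\tau)\to|s|^\alpha$. With the same $B_n$, $n\,a(1/B_n)\to C$, so $n\psi(s/B_n)\to C|s|^\alpha$ and $\mathbb Ee^{isS_n/B_n}\to e^{-C|s|^\alpha}$. $\square$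

For tail balance with $p\notin\{0,\frac12,1\}$ and $\alpha<2$, the arguments above do not determine whether (2) implies (1).
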